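
\newtheorem{theorem}{Theorem}
\renewcommand{\thetheorem}{\Alph{theorem}}
\newtheorem{lemma}{Lemma}[section]
\newtheorem{proposition}[lemma]{Proposition}
\theoremstyle{remark}
\newtheorem{remark}[lemma]{Remark}

\title{The axiomatic rank of the variety of solvable groups\\ of derived length at most $l$}


\begin{abstract}
Let $\mathfrak A^l$ be the variety of solvable groups of derived length at most $l$. It is defined by one identity in $2^l$ variables, and we show that identities in fewer variables never suffice: its axiomatic rank is exactly $2^l$. The examples are finite $2$-groups of class $2^l$ in which the $l$-th derived word takes the value $z^{\det}$, where $z$ is a central involution and $\det$ is the determinant of the linear parts of the arguments. We also show that in the chain of varieties defined by the $n$-variable identities of $\mathfrak A^l$, $1\le n\le 2^l$, any two consecutive terms are different. Finally, let $l\ge 2$. Then the identities in $3\cdot 2^{l-2}$ variables already force derived length at most $l+1$. For nilpotent groups of class at most $2^l$ without elements of order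 $2$, membership in $\mathfrak A^l$ can be tested on the $3\cdot 2^{l-2}$-generator subgroups, and here the number $3\cdot 2^{l-2}$ is sharp.
\end{abstract}

\section{The question and the answer}

\subsection{Identities in few variables}

For a variety of groups $\mathfrak V$ and a positive integer $n$, let $\mathfrak V^{(n)}$ be the variety defined by all identities of $\mathfrak V$ in at most $n$ variables. Thus
\[
\mathfrak V^{(1)}\supseteq\mathfrak V^{(2)}\supseteq\cdots\supseteq\mathfrak V .
\]
The \emph{axiomatic rank} $r_a(\mathfrak V)$ is the least $n$ with $\mathfrak V^{(n)}=\mathfrak V$, or $\infty$ if there is no such $n$. It has a direct meaning in terms of subgroups. Throughout, an \emph{$n$-generator} group is one that can be generated by at most $n$ elements.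

\begin{lemma}\label{lem:local}
A group $G$ lies in $\mathfrak V^{(n)}$ if and only if every $n$-generator subgroup of $G$ lies in $\mathfrak V$. In particular, an $n$-generator group in $\mathfrak V^{(n)}$ lies in $\mathfrak V$.
\end{lemma}

\begin{proof}
An identity of $\mathfrak V$ in at most $n$ variables, evaluated in $G$, is evaluated inside an $n$-generator subgroup. This gives the ``if'' part. Conversely, let $G\in\mathfrak V^{(n)}$, let $H=\langle h_1,\dots,h_n\rangle\le G$, and let $w(y_1,\dots,y_r)\equiv1$ be an identity of $\mathfrak V$. Arbitrary elements of $H$ have the form $u_s(h_1,\dots,h_n)$ with words $u_s$, $1\le s\le r$. The word $w(u_1(x_1,\dots,x_n),\dots,u_r(x_1,\dots,x_n))$ gives an identity of $\mathfrak V$ in $n$ variables, so this identity holds in $G$. Hence $w$ takes the value $1$ at the chosen elements of $H$.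
\end{proof}

So $r_a(\mathfrak V)$ is the least $n$ such that membership of a group in $\mathfrak V$ can be tested on its $n$-generator subgroups. We study this number for the variety $\mathfrak A^l$ of all solvable groups of derived length at most $l$. Write $[x,y]=x^{-1}y^{-1}xy$ and
\[
\delta_0(x)=x,\qquad \delta_{k+1}(x_1,\dots,x_{2^{k+1}})=\bigl[\delta_k(x_1,\dots,x_{2^k}),\ \delta_k(x_{2^k+1},\dots,x_{2^{k+1}})\bigr].
\]
The variety $\mathfrak A^l$ is defined by $\delta_l\equiv1$, an identity in $2^l$ variables, so $r_a(\mathfrak A^l)\le2^l$. The problem of describing $r_a(\mathfrak A^l)$ as a function of $l$ is posed in \cite{Source}.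

\subsection{What to expect}

For $l=1$ the answer is $2$: commutativity is tested on pairs of elements, and no nontrivial one-variable identity holds in $\mathbb Z$. For the variety $\mathfrak M=\mathfrak A^2$ of metabelian groups it is recorded in \cite{Source} that $r_a(\mathfrak M)=4$. These two values suggest $2^l$. But there is a reason for caution: by (M2) below, the identities of $\mathfrak M$ in three variables already come close to defining $\mathfrak M$. We quote from \cite{Source} the following facts; the first two are due to MacDonald \cite{MacDonald}.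
\begin{itemize}
\item[(M1)] The variety $\mathfrak M^{(3)}$ is defined by the identity $[[x_1,x_2],[x_1,x_3]]\equiv1$.
\item[(M2)] In every group of $\mathfrak M^{(3)}$ the second derived subgroup is central.
\item[(M3)] $\mathfrak M^{(2)}\ne\mathfrak M^{(3)}$, and $\mathfrak M^{(2)}$ is defined by $[[x_1,x_2],[x_1^{-1},x_2]]\equiv1$ (Higman \cite{Higman}). According to \cite{Source} it is not known whether $\mathfrak M^{(2)}$ is a solvable variety.
\end{itemize}
For larger $l$ one could hope to save a variable in each of the $2^{l-2}$ blocks $[[x_1,x_2],[x_3,x_4]]$ of which $\delta_l$ is built, or at least a few variables in all. The first theorem says that not a single variable can be saved.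

\begin{theorem}\label{thm:A}
$r_a(\mathfrak A^l)=2^l$ for all $l\ge1$. Moreover, there is a finite $2$-group $G$ with $2^l$ generators, nilpotent of class $2^l$ and of derived length $l+1$, all of whose $(2^l-1)$-generator subgroups have derived length at most $l$.
\end{theorem}

Each further variable also matters, all the way up.

\begin{theorem}\label{thm:B}
For all $l\ge1$,
\[
\{\text{all groups}\}=(\mathfrak A^l)^{(1)}\supsetneq(\mathfrak A^l)^{(2)}\supsetneq\cdots\supsetneq(\mathfrak A^l)^{(2^l-1)}\supsetneq(\mathfrak A^l)^{(2^l)}=\mathfrak A^l .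
\]
For $l\ge2$ and $3\le m\le2^l$, the strictness $(\mathfrak A^l)^{(m-1)}\ne(\mathfrak A^l)^{(m)}$ is witnessed by a finite $m$-generator $2$-group.
\end{theorem}

The hope of saving one variable in four is nevertheless fulfilled in two weaker senses.

\begin{theorem}\label{thm:C}
Let $l\ge2$ and $q=2^{l-2}$.
\begin{enumerate}
\item[(1)] $(\mathfrak A^l)^{(n)}\subseteq\mathfrak A^{l+1}$ for all $n\ge3q$.
\item[(2)] Let $G$ be nilpotent of class at most $2^l$ with all $3q$-generator subgroups in $\mathfrak A^l$. Then $G^{(l)}$ has exponent dividing $2^q$. In particular, if $G$ has no element of order $2$, then $G\in\mathfrak A^l$.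
\item[(3)] The number $3q$ in (2) is sharp: for every odd prime $p$ there is a finite $p$-group, and there is also a torsion-free nilpotent group, each of class $2^l$ and of derived length $l+1$, in which every $(3q-1)$-generator subgroup lies in $\mathfrak A^l$.
\end{enumerate}
\end{theorem}

Let $l\ge2$. Since $3q\le4q-1=2^l-1$, parts (1) and (2) apply to the group of Theorem~\ref{thm:A}. So the bound $l+1$ in (1) is attained for every $n$ with $3q\le n<2^l$. Moreover, a group of class at most $2^l$ that lies outside $\mathfrak A^l$ and has all its $(2^l-1)$-generator subgroups in $\mathfrak A^l$ must contain an element of order $2$. Apart from standard facts, everything below is proved in full, except that Theorem~\ref{thm:C}(1) uses (M1) and (M2).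

\section{Metabelian groups: a determinant}\label{sec:small}

We first carry out the case $l=2$ by hand: we build a $4$-generator group that is not metabelian while all its $3$-generator subgroups are. The idea is to make the value of $\delta_2$ equal to the determinant of four vectors attached to its arguments. Three elements generate a group whose attached vectors span at most three dimensions, so every determinant formed there is zero.

Let $k=\mathbb F_2$, let $V=k^4$ with basis $e_1,\dots,e_4$, and let $T$ be the tensor algebra of $V$ with all products of degree above $4$ set equal to $0$. The elements $1+(\text{terms of degree}\ge1)$ of $T$ form a group, because elements without constant term are nilpotent. Suppose $g=1+x+\cdots$ and $h=1+y+\cdots$ with $x,y$ homogeneous of degrees $i,j\ge1$, possibly zero, where dots denote terms of higher degree. Then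
\begin{equation}\label{eq:comm}
[g,h]=(hg)^{-1}gh=1+(hg)^{-1}(gh-hg)=1+(xy-yx)+(\text{terms of degree}>i+j),
\end{equation}
because $gh-hg=(g-1)(h-1)-(h-1)(g-1)$ begins with $xy-yx$ and $(hg)^{-1}$ begins with $1$. Write $x\diamond y=xy-yx$. If $g_s=1+v_s+\cdots$ with $v_s\in V$, then applying \eqref{eq:comm} twice gives
\[
\delta_2(g_1,g_2,g_3,g_4)=1+u\diamond v,\qquad u=v_1\diamond v_2,\quad v=v_3\diamond v_4,
\]
exactly, since nothing of degree above $4$ survives.

The elements $f_{ij}=e_i\diamond e_j$ $(i<j)$ are linearly independent, and for $u=\sum u_{ij}f_{ij}$ as above the coordinate $u_{ij}$ is the minor of the $4\times2$ matrix $(v_1\,|\,v_2)$ in rows $i,j$. In the same way the fifteen elements $f_{ij}\diamond f_{rs}$ attached to the unordered pairs of different $f$'s are independent. So we may prescribe a linear functional $\theta$ on their span $D$ by its values on these fifteen: $\theta=1$ on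
\[
f_{12}\diamond f_{34},\qquad f_{13}\diamond f_{24},\qquad f_{14}\diamond f_{23},
\]
and $\theta=0$ on the other twelve. Expanding $u\diamond v$, with signs irrelevant modulo $2$,
\[
\theta(u\diamond v)=u_{12}v_{34}+u_{34}v_{12}+u_{13}v_{24}+u_{24}v_{13}+u_{14}v_{23}+u_{23}v_{14}.
\]
For $u=v_1\diamond v_2$ and $v=v_3\diamond v_4$ this is the Laplace expansion of a determinant along its first two columns. Thus
\[
\theta\bigl(\delta_2(g_1,g_2,g_3,g_4)-1\bigr)=\det(v_1,v_2,v_3,v_4).
\]
Let $G_0$ be the group generated by $1+e_1,\dots,1+e_4$, and divide it by the subgroup of all elements $1+x\in G_0$ with $x\in\ker\theta$. This subgroup is central, since $x$ has degree $4$. In the quotient $\delta_2(1+e_1,\dots,1+e_4)\ne1$, because $\det(e_1,\dots,e_4)=1$. But $\delta_2$ is trivial on every $3$-generator subgroup: since $1+v+\cdots\mapsto v$ is a homomorphism to $(V,+)$, the vectors attached to preimages of its elements lie in a space of dimension at most $3$.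

\medskip
\noindent\textbf{Why characteristic $2$.} Exchanging $(v_1,v_2)$ with $(v_3,v_4)$ is an even permutation and leaves the determinant unchanged, while $u\diamond v=-\,v\diamond u$. So over a field $k$ a functional $\theta$ with these values can exist only if $2\det=0$, that is, only in characteristic $2$. In other words, linear functionals on $D$ correspond to \emph{alternating} forms on the space spanned by the $f_{ij}$, whereas the wedge product of $2$-forms is symmetric, and $u\wedge u=2(u_{12}u_{34}-u_{13}u_{24}+u_{14}u_{23})\,e_1\wedge e_2\wedge e_3\wedge e_4$ vanishes for all $u$ only in characteristic $2$. For larger $l$ the same obstruction, and the same remedy, recurs at every level of $\delta_l$ above the first.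

\section{From groups to linear algebra}\label{sec:linear}

\subsection{Values of derived words}

\begin{lemma}\label{lem:conj}
Let $G$ be a group, let $S\subseteq G$ be closed under conjugation by $G$, and put $S^*=\{[s,t]:s,t\in S\}$. Then $S^*$ is closed under conjugation and $\langle S^*\rangle=\langle S\rangle'$. Consequently, $\langle S\rangle^{(i)}$ is generated by the values $\delta_i(s_1,\dots,s_{2^i})$ with all $s_r\in S$. In particular, $G^{(i)}$ is generated by the values of $\delta_i$ in $G$.
\end{lemma}

\begin{proof}
Clearly $S^*$ is closed under conjugation, so $\langle S^*\rangle$ is normal in $G$. Modulo $\langle S^*\rangle$ the elements of $S$ commute, so $\langle S\rangle'\le\langle S^*\rangle$. The other inclusion is obvious. Now iterate: if $S_i$ is the set of values of $\delta_i$ on $S$, then $S_0=S$ and $S_{i+1}=S_i^*$. The last statement is the case $S=G$.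
\end{proof}

We also use the standard inclusion $[\gamma_i(G),\gamma_j(G)]\le\gamma_{i+j}(G)$ for the lower central series, and its consequence $G^{(l)}\le\gamma_{2^l}(G)$.

\subsection{The truncated tensor algebra}

Fix $l\ge1$ and put $N=2^l$. Let $k$ be a prime field, $\mathbb F_p$ or $\mathbb Q$, and let $V$ be a vector space over $k$ with basis $e_1,\dots,e_m$. Let $T=\bigoplus_{i=0}^NV^{\otimes i}$ be the tensor algebra truncated above degree $N$, let $T_+$ be the ideal of elements without constant term, and let $\Gamma=1+T_+$. Since $T_+$ is nilpotent, $\Gamma$ is a group. Taking the degree-$1$ component of $g-1$ gives a homomorphism $\pi:\Gamma\to(V,+)$.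

As in Section~\ref{sec:small}, write $u\diamond v=u\otimes v-v\otimes u$. Define
\[
d_0(v)=v,\qquad d_{i+1}(v_1,\dots,v_{2^{i+1}})=d_i(v_1,\dots,v_{2^i})\diamond d_i(v_{2^i+1},\dots,v_{2^{i+1}}).
\]
The function $d_i$ is multilinear, with values in $V^{\otimes2^i}$. For a subspace $U\le V$ let $D_i(U)\subseteq U^{\otimes2^i}$ be the span of all $d_i(u_1,\dots,u_{2^i})$ with $u_s\in U$. By bilinearity of $\diamond$, $D_{i+1}(U)$ is the span of all $u\diamond v$ with $u,v\in D_i(U)$.

\begin{lemma}\label{lem:value}
For $g_1,\dots,g_N\in\Gamma$ we have $\delta_l(g_1,\dots,g_N)=1+d_l(\pi g_1,\dots,\pi g_N)$.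
\end{lemma}

\begin{proof}
Formula \eqref{eq:comm} and its derivation hold in $T$ over any field. By induction on $i\le l$ it gives
\[
\delta_i(g_1,\dots,g_{2^i})=1+d_i(\pi g_1,\dots,\pi g_{2^i})+(\text{terms of degree}>2^i).
\]
For $i=l$ no terms of degree above $2^l=N$ exist.
\end{proof}

\subsection{The criterion}

We say that a linear map $\theta$ on $D_i(V)$ \emph{vanishes on proper subspaces} if $\theta(D_i(U))=0$ for every subspace $U<V$, that is, for every $U\le V$ with $\dim U\le m-1$. The passage from Section~\ref{sec:small} to the general case is the following statement.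

\begin{proposition}\label{prop:criterion}
Let $m=\dim V$, and let $\theta:D_l(V)\to X$ be a nonzero linear map that vanishes on proper subspaces. Then there is an $m$-generator nilpotent group $G$ of class exactly $2^l$ and derived length exactly $l+1$, all of whose $(m-1)$-generator subgroups lie in $\mathfrak A^l$. If $k=\mathbb F_p$, then $G$ is a finite $p$-group; if $k=\mathbb Q$, then $G$ is torsion-free.
\end{proposition}

\begin{proof}
Let $G_0=\langle1+e_1,\dots,1+e_m\rangle\le\Gamma$. Elements $1+x$ with $x\in V^{\otimes N}$ are central in $\Gamma$ and multiply by $(1+x)(1+y)=1+x+y$. Since $\ker\theta\subseteq D_l(V)\subseteq V^{\otimes N}$, the set $1+\ker\theta$ is a central subgroup of $\Gamma$. Put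
\[
K=G_0\cap(1+\ker\theta),\qquad G=G_0/K ;
\]
here $K$ is central in $G_0$.

\emph{$G\notin\mathfrak A^l$.} By multilinearity $D_l(V)$ is spanned by the elements $d_l(e_{i_1},\dots,e_{i_N})$, so $\theta$ is nonzero on one of them. By Lemma~\ref{lem:value}, $\delta_l(1+e_{i_1},\dots,1+e_{i_N})=1+d_l(e_{i_1},\dots,e_{i_N})\notin K$.

\emph{Derived length and class.} By Lemma~\ref{lem:value} every value of $\delta_l$ in $\Gamma$ lies in the central subgroup $1+V^{\otimes N}$. By Lemma~\ref{lem:conj}, $G^{(l)}$ is central in $G$; it is nontrivial, so the derived length is $l+1$. By \eqref{eq:comm}, every element of $\gamma_i(\Gamma)$ has the form $1+(\text{terms of degree}\ge i)$, so $\gamma_{N+1}(\Gamma)=1$ and $G$ has class at most $N$. The class is not smaller, because $1\ne G^{(l)}\le\gamma_N(G)$.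

\emph{Subgroups.} Let $H\le G$ be generated by the images of $h_1,\dots,h_{m-1}\in G_0$, and let $U$ be the span of $\pi h_1,\dots,\pi h_{m-1}$. It is a proper subspace, and $\pi$ maps all of $\langle h_1,\dots,h_{m-1}\rangle$ into $U$. By Lemma~\ref{lem:value}, every value of $\delta_l$ on this subgroup lies in $1+D_l(U)\subseteq1+\ker\theta$, hence in $K$. So $H$ satisfies $\delta_l\equiv1$.

\emph{Finiteness and torsion.} If $k=\mathbb F_p$, then $|\Gamma|=|T_+|$ is a power of $p$. Let $k=\mathbb Q$, and let $g=1+x\in G_0$ with $g^r\in K$, $r\ge1$. If $x=0$, then $g\in K$. Otherwise let $x_i$ be the lowest nonzero component of $x$, of degree $i$. Then $g^r=1+rx_i+(\text{terms of degree}>i)$, and $rx_i\ne0$. Since $g^r-1\in V^{\otimes N}$, we get $i=N$, $x=x_N$ and $g^r=1+rx$, so $rx\in\ker\theta$. Hence $x\in\ker\theta$ and $g\in K$. So $G$ is torsion-free.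
\end{proof}

It remains to construct maps $\theta$. They are built level by level, and the next lemma says what is needed to go up one level. Recall that a bilinear map $\beta:E\times E\to X$ is \emph{alternating} if $\beta(u,u)=0$ for all $u\in E$; such maps correspond to linear maps on the exterior square $\Lambda^2E$.

\begin{lemma}\label{lem:level}
Let $i\ge0$. The map $\Lambda^2D_i(V)\to D_{i+1}(V)$, $u\wedge v\mapsto u\diamond v$, is an isomorphism. Hence for every alternating bilinear map $\beta:D_i(V)\times D_i(V)\to X$ there is a unique linear map $D_{i+1}(V)\to X$ with $u\diamond v\mapsto\beta(u,v)$ for all $u,v\in D_i(V)$.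
\end{lemma}

\begin{proof}
Put $E=D_i(V)$; then $E\otimes E$ is embedded in $V^{\otimes2^{i+1}}$. The map is defined since $u\diamond u=0$, and it is onto by the description of $D_{i+1}(V)$. If $(f_s)$ is an ordered basis of $E$, then the elements $f_s\otimes f_t-f_t\otimes f_s$, $s<t$, are linearly independent in $E\otimes E$. They are the images of the basis elements $f_s\wedge f_t$ of $\Lambda^2E$, so the map is injective.
\end{proof}

For a subspace $U\le V$ we regard $\Lambda^rU$ as a subspace of $\Lambda^rV$. Recall that $\Lambda^rU=0$ if $\dim U<r$: this is how maps will be made to vanish on proper subspaces.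

\section{Exterior powers in characteristic 2: Theorem~\ref{thm:A}}\label{sec:A}

Let $k=\mathbb F_2$. Then the exterior algebra of $V$ is commutative, and
\begin{equation}\label{eq:square}
\omega\wedge\omega=0\qquad\text{for all }\omega\in\Lambda^rV,\ r\ge1 .
\end{equation}
Indeed, write $\omega=\sum_s\omega_s$ with every $\omega_s$ a product of $r$ vectors. Then $\omega\wedge\omega=\sum_s\omega_s\wedge\omega_s+2\sum_{s<t}\omega_s\wedge\omega_t=0$. So the obstruction of Section~\ref{sec:small} is absent at every level, and the wedge product can be iterated.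

\begin{lemma}\label{lem:phi}
Let $k=\mathbb F_2$. For every $i\ge0$ there is a linear map $\varphi_i:D_i(V)\to\Lambda^{2^i}V$ with
\[
\varphi_i(d_i(v_1,\dots,v_{2^i}))=v_1\wedge\cdots\wedge v_{2^i}\qquad\text{for all }v_s\in V .
\]
In particular $\varphi_i(D_i(U))\subseteq\Lambda^{2^i}U$ for $U\le V$.
\end{lemma}

\begin{proof}
Let $\varphi_0$ be the identity. Given $\varphi_i$, the bilinear map $(u,v)\mapsto\varphi_i(u)\wedge\varphi_i(v)$ on $D_i(V)$ is alternating by \eqref{eq:square}. By Lemma~\ref{lem:level} it defines $\varphi_{i+1}$ with $\varphi_{i+1}(u\diamond v)=\varphi_i(u)\wedge\varphi_i(v)$. For $u=d_i(v_1,\dots,v_{2^i})$ and $v=d_i(v_{2^i+1},\dots,v_{2^{i+1}})$ this is the required value.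
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:A}]
We have $(\mathfrak A^l)^{(2^l)}=\mathfrak A^l$, since $\delta_l$ involves $2^l$ variables. For the lower bound take $k=\mathbb F_2$, $m=N=2^l$ and $\theta=\varphi_l:D_l(V)\to\Lambda^NV$. It is nonzero, because $\theta(d_l(e_1,\dots,e_N))=e_1\wedge\cdots\wedge e_N$. If $\dim U\le N-1$, then $\theta(D_l(U))\subseteq\Lambda^NU=0$. Proposition~\ref{prop:criterion} gives the group $G$ of the theorem. By Lemma~\ref{lem:local}, $G\in(\mathfrak A^l)^{(2^l-1)}$, while $G\notin\mathfrak A^l$. For $n\le2^l-1$ we have $(\mathfrak A^l)^{(n)}\supseteq(\mathfrak A^l)^{(2^l-1)}\supsetneq\mathfrak A^l$. Hence $r_a(\mathfrak A^l)=2^l$.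
\end{proof}

\begin{remark}\label{rem:det}
In this group $G=G_0/K$ let $z$ be the image of $1+d_l(e_1,\dots,e_N)$. Two elements $1+x,1+y\in G_0$ with $x,y\in D_l(V)$ have the same image in $G$ exactly when $\theta(x)=\theta(y)$. Since $\theta(d_l(v_1,\dots,v_N))=\det(v_1,\dots,v_N)\,e_1\wedge\cdots\wedge e_N$, with the determinant taken in the basis $e_1,\dots,e_N$, Lemma~\ref{lem:value} says that the images $\bar g_s$ of $g_s\in G_0$ satisfy
\[
\delta_l(\bar g_1,\dots,\bar g_N)=z^{\det(\pi g_1,\dots,\pi g_N)} ,
\]
and $G^{(l)}=\{1,z\}$ has order $2$.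
\end{remark}

\section{Every variable counts: Theorem~\ref{thm:B}}\label{sec:B}

Given $3\le m\le2^l$, we now look for an $m$-generator $2$-group outside $\mathfrak A^l$ whose $(m-1)$-generator subgroups lie in $\mathfrak A^l$. If $m<2^l$, then $\Lambda^{2^l}V=0$ for $\dim V=m$, and $\varphi_l$ is useless. Still, a map vanishes on proper subspaces if its values on each $D_l(U)$ have a tensor factor in $\Lambda^mU$. Climbing the levels, the forms $\varphi_i(u)$ have degrees $1,2,4,\dots$, and there is a last level at which the degree, say $a$, is less than $m$. When two $a$-forms are multiplied at the next step, the degree $2a$ exceeds $m$ by $j=2a-m\ge0$. The remedy is to split off a factor of degree $j$ from one of them, multiply what remains to degree exactly $m$, and keep the split-off factor in a second tensor component. From that level on, it is enough to keep the map nonzero and vanishing on proper subspaces.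

In the smallest case $m=3$, $a=2$, $j=1$ the product is
\[
\beta(x_1\wedge x_2,\eta)=(x_2\wedge\eta)\otimes x_1+(x_1\wedge\eta)\otimes x_2 ,
\]
for example $\beta(e_1\wedge e_2,e_1\wedge e_3)=(e_1\wedge e_2\wedge e_3)\otimes e_1$. For $\dim V=3$ it vanishes on the three pairs $(e_r\wedge e_s,e_r\wedge e_s)$, and interchanging its arguments does not change it, as one sees on the basis. So it is alternating, and for $l=2$ it gives a $3$-generator $2$-group in which $[[x_1,x_2],[x_1,x_3]]$ is not identically $1$, although all $2$-generator subgroups are metabelian. Here is the general product.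

\begin{lemma}\label{lem:beta}
Let $k=\mathbb F_2$, $\dim V=m$, $a<m\le2a$ and $j=2a-m$. There is a bilinear map $\beta:\Lambda^aV\times\Lambda^aV\to\Lambda^mV\otimes\Lambda^jV$ with
\[
\beta(x_1\wedge\cdots\wedge x_a,\ \eta)=\sum_{J\subseteq\{1,\dots,a\},\ |J|=j}(x_{J^c}\wedge\eta)\otimes x_J,
\]
where $x_J=\bigwedge_{s\in J}x_s$ and $J^c=\{1,\dots,a\}\setminus J$. It is alternating and nonzero, and it vanishes on $\Lambda^aU\times\Lambda^aU$ for every proper subspace $U<V$.
\end{lemma}

\begin{proof}
\emph{Existence.} The degrees fit, since $(a-j)+a=m$. For fixed $\eta$ the right-hand side is multilinear in $x_1,\dots,x_a$. We must show that it is zero if $x_s=x_t$ with $s\ne t$. If $J$ contains both $s$ and $t$, then $x_J=0$; if $J$ contains neither, then $x_{J^c}=0$. The remaining sets $J$ contain exactly one of $s,t$ and are paired by exchanging $s$ with $t$. Paired terms are equal because the exterior algebra is commutative in characteristic $2$, and so they cancel.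

\emph{Basis values.} For $A\subseteq\{1,\dots,m\}$ let $e_A$ be the product of the $e_s$, $s\in A$. Let $|A|=|B|=a$. In $\beta(e_A,e_B)$ the term of a $j$-subset $J\subseteq A$ is nonzero if and only if $A\setminus J$ is disjoint from $B$. Since $|A\setminus J|+|B|=m$, this means that $A\setminus J$ is the complement of $B$ in $\{1,\dots,m\}$. Such a $J$ exists if and only if $A\cup B=\{1,\dots,m\}$, and then $J=A\cap B$. Therefore
\[
\beta(e_A,e_B)=
\begin{cases}
e_{\{1,\dots,m\}}\otimes e_{A\cap B}&\text{if }A\cup B=\{1,\dots,m\},\\
0&\text{otherwise.}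
\end{cases}
\]
This is symmetric in $A$ and $B$, and it is $0$ for $A=B$ because $a<m$. Hence in $\beta(\omega,\omega)$ the mixed terms cancel in pairs and the diagonal terms are zero, so $\beta$ is alternating. As $a<m\le2a$, there are $a$-subsets $A,B$ with union $\{1,\dots,m\}$, so $\beta\ne0$.

\emph{Vanishing.} If all $x_s\in U$ and $\eta\in\Lambda^aU$, then $x_{J^c}\wedge\eta\in\Lambda^mU=0$.
\end{proof}

\begin{lemma}\label{lem:lift}
Let $k$ be any field, $\dim V=m\ge3$ and $s\ge0$. If there is a nonzero linear map $\theta_s:D_s(V)\to X$ that vanishes on proper subspaces, then there is a nonzero linear map on $D_{s+1}(V)$ that vanishes on proper subspaces.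
\end{lemma}

\begin{proof}
Let $\theta_{s+1}:D_{s+1}(V)\to X\otimes D_s(V)$ be the restriction of $\theta_s\otimes\mathrm{id}$ from $D_s(V)\otimes D_s(V)$ to $D_{s+1}(V)$. Explicitly,
\[
\theta_{s+1}(u\diamond v)=\theta_s(u)\otimes v-\theta_s(v)\otimes u .
\]
For $u,v\in D_s(U)$ with $U$ proper this is zero. To see that $\theta_{s+1}\ne0$, note that $\dim D_0(V)=m\ge3$ and, by Lemma~\ref{lem:level}, $\dim D_{r+1}(V)=\binom{\dim D_r(V)}2$. Since $\binom d2\ge3$ for $d\ge3$, we get $\dim D_s(V)\ge3$. So we may choose $u$ with $\theta_s(u)\ne0$ and $v$ linearly independent of $u$. Applying to the second tensor factor a linear functional that is $1$ on $v$ and $0$ on $u$ maps $\theta_s(u)\otimes v-\theta_s(v)\otimes u$ to $\theta_s(u)\ne0$.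
\end{proof}

The condition $m\ge3$ is essential: for $m=2$ the space $D_1(V)$ is one-dimensional, so $D_2(V)=0$. For this reason the step from one to two variables is treated separately.

\begin{proof}[Proof of Theorem~\ref{thm:B}]
Since $\mathbb Z\in\mathfrak A^l$, every one-variable identity of $\mathfrak A^l$ is trivial, and $(\mathfrak A^l)^{(1)}$ is the variety of all groups. The free group of rank $2$ is not solvable, so by Lemma~\ref{lem:local} it does not lie in $(\mathfrak A^l)^{(2)}$. Hence $(\mathfrak A^l)^{(1)}\ne(\mathfrak A^l)^{(2)}$. As $(\mathfrak A^l)^{(2^l)}=\mathfrak A^l$, this settles $l=1$.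

Let $l\ge2$ and $3\le m\le2^l$. Take $k=\mathbb F_2$ and $\dim V=m$. Choose $i$ with $2^{i-1}<m\le2^i$; then $2\le i\le l$. Put $a=2^{i-1}$, so $a<m\le2a$, and let $\beta$ be the map of Lemma~\ref{lem:beta}. The bilinear map $(u,v)\mapsto\beta(\varphi_{i-1}(u),\varphi_{i-1}(v))$ on $D_{i-1}(V)$ is alternating. By Lemma~\ref{lem:level} there is a linear map
\[
\theta_i:D_i(V)\to\Lambda^mV\otimes\Lambda^jV,\qquad \theta_i(u\diamond v)=\beta(\varphi_{i-1}(u),\varphi_{i-1}(v)),\qquad j=2a-m .
\]
If $U$ is proper and $u,v\in D_{i-1}(U)$, then $\varphi_{i-1}(u),\varphi_{i-1}(v)\in\Lambda^aU$ by Lemma~\ref{lem:phi}, and $\theta_i(u\diamond v)=0$. So $\theta_i$ vanishes on proper subspaces. It is nonzero, because $\beta\ne0$ and every $e_A$ with $|A|=a$ is the $\varphi_{i-1}$-image of a value of $d_{i-1}$. Applying Lemma~\ref{lem:lift} $l-i$ times, we obtain a nonzero map on $D_l(V)$ that vanishes on proper subspaces.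

Proposition~\ref{prop:criterion} now gives a finite $m$-generator $2$-group $G\notin\mathfrak A^l$ whose $(m-1)$-generator subgroups lie in $\mathfrak A^l$. By Lemma~\ref{lem:local}, $G\in(\mathfrak A^l)^{(m-1)}$, and $G\notin(\mathfrak A^l)^{(m)}$ since $G$ itself is an $m$-generator group outside $\mathfrak A^l$.
\end{proof}

\section{Three variables per block: Theorem~\ref{thm:C}}\label{sec:C}

Let $l\ge2$, $q=2^{l-2}$ and $N=2^l=4q$. The word $\delta_l$ is $\delta_{l-2}$ applied to $q$ blocks $[[x_1,x_2],[x_3,x_4]]$. In each block we identify two variables, and consider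
\[
w(a,b,c)=[[a,b],[a,c]] .
\]
Then $\delta_{l-2}(w,\dots,w)\equiv1$, with $q$ copies of $w$ in disjoint sets of variables, is an identity of $\mathfrak A^l$ in $3q$ variables.

\subsection{Derived length at most $l+1$}

\begin{proof}[Proof of Theorem~\ref{thm:C}(1)]
Since $(\mathfrak A^l)^{(n)}\subseteq(\mathfrak A^l)^{(3q)}$ for $n\ge3q$, we may take $n=3q$. Let $G\in(\mathfrak A^l)^{(3q)}$, let $S$ be the set of all values of $w$ in $G$, and let $W=\langle S\rangle$. The set $S$ is closed under conjugation, so $W$ is normal. By Lemma~\ref{lem:conj}, $W^{(l-2)}$ is generated by the values of $\delta_{l-2}$ with arguments in $S$, that is, by the values of $\delta_{l-2}(w,\dots,w)$ in $G$. These are trivial, so $W^{(l-2)}=1$.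

The group $G/W$ satisfies $w\equiv1$. By (M1) it lies in $\mathfrak M^{(3)}$, and by (M2) its second derived subgroup is central, in particular abelian. Hence $G^{(3)}\le W$ and $G^{(l+1)}=(G^{(3)})^{(l-2)}\le W^{(l-2)}=1$.
\end{proof}

\subsection{Class at most $2^l$: only $2$-torsion survives}

In a nilpotent group of class at most $2^l$ the value of $\delta_l$ depends multilinearly on its arguments modulo $G'$. This makes the sign argument of Section~\ref{sec:small} quantitative: modulo the blocks in which two suitable arguments agree, twice any block vanishes.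

\begin{proof}[Proof of Theorem~\ref{thm:C}(2)]
Let $L=\bigoplus_iL_i$, $L_i=\gamma_i(G)/\gamma_{i+1}(G)$, be the associated Lie ring of $G$. Recall that its bracket is biadditive and is induced by the group commutator: for $a\in\gamma_i(G)$ and $b\in\gamma_j(G)$ the bracket of the classes of $a$ and $b$ is the class of $[a,b]$ in $L_{i+j}$. Since $G$ has class at most $N$, $L_N=\gamma_N(G)$. By induction on the levels of $\delta_l$,
\begin{equation}\label{eq:lie}
\delta_l(g_1,\dots,g_N)=\delta_l(\bar g_1,\dots,\bar g_N)\in L_N,
\end{equation}
where $\bar g_s\in L_1=G/G'$ is the class of $g_s$ and the right-hand side is formed with Lie brackets.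

Let $Q\le L_4$ be the additive subgroup generated by all $[[a,b],[a,c]]$ with $a,b,c\in L_1$, and put $f(x_1,x_2,x_3,x_4)=[[x_1,x_2],[x_3,x_4]]$ for $x_s\in L_1$. Modulo $Q$, the multilinear function $f$ vanishes if $x_1=x_3$. It also vanishes if $x_2=x_4$, because $[[a,b],[c,b]]=[[b,a],[b,c]]$. Hence modulo $Q$ it changes sign if its first and third arguments are exchanged, and also if its second and fourth arguments are exchanged. Doing both,
\[
f(x_3,x_4,x_1,x_2)\equiv f(x_1,x_2,x_3,x_4)\pmod Q .
\]
But $f(x_3,x_4,x_1,x_2)=-f(x_1,x_2,x_3,x_4)$ by antisymmetry of the outer bracket. Hence $2f(x_1,x_2,x_3,x_4)\in Q$.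

Now let $x_1,\dots,x_N\in L_1$ and $u_s=f(x_{4s-3},x_{4s-2},x_{4s-1},x_{4s})$ for $1\le s\le q$. Then
\[
2^q\,\delta_l(x_1,\dots,x_N)=\delta_{l-2}(2u_1,\dots,2u_q),\qquad 2u_s\in Q .
\]
Expanding, we obtain a $\mathbb Z$-combination of elements $\delta_{l-2}(t_1,\dots,t_q)$ with $t_s=[[a_s,b_s],[a_s,c_s]]$ and $a_s,b_s,c_s\in L_1$. By \eqref{eq:lie}, each of them is a value of the group word $\delta_l$ on a subgroup generated by $3q$ elements of $G$, namely representatives of the $a_s,b_s,c_s$. By hypothesis it is trivial. Hence $\delta_l(g_1,\dots,g_N)^{2^q}=1$ for all $g_s\in G$. These values lie in the central subgroup $\gamma_N(G)$ and generate $G^{(l)}$ by Lemma~\ref{lem:conj}. So $G^{(l)}$ has exponent dividing $2^q$. If $G$ has no element of order $2$, then $G^{(l)}=1$.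
\end{proof}

\subsection{Sharpness of $3q$}

Now let $k=\mathbb F_p$ with $p$ odd, or $k=\mathbb Q$, and let $\dim V=3q$. We need a nonzero map on $D_l(V)$ that vanishes on proper subspaces, so its values should contain a form of the top degree $3q$, with a form of degree $3$ contributed by each of the $q$ blocks. At level $2$ we therefore want to send the block with arguments $a,b,a,c$ to a multiple of $(a\wedge b\wedge c)\otimes a$, where the repeated vector is stored in a second factor. At each later level the product must be alternating, and this determines how the stored parts have to be multiplied. Forms of degree $3$ anticommute, so at the first step the stored vectors must commute. From then on the forms have even degree and commute, so the stored parts must anticommute. Accordingly, put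
\[
E_2=V,\qquad E_3=S^2V,\qquad E_{i+1}=\Lambda^2E_i\quad(i\ge3),
\]
where $S^2$ is the symmetric square. Write $n_i=3\cdot2^{i-2}$ for $i\ge2$, so that $n_2=3$, $n_{i+1}=2n_i$ and $n_l=3q$.

\begin{proof}[Proof of Theorem~\ref{thm:C}(3)]
We construct linear maps
\[
\psi_i:D_i(V)\to\Lambda^{n_i}V\otimes E_i\qquad(2\le i\le l)
\]
such that $\psi_i(D_i(U))\subseteq\Lambda^{n_i}U\otimes E_i$ for all $U\le V$.

\emph{Level $2$.} Identify $D_1(V)$ with $\Lambda^2V$ by Lemma~\ref{lem:level}. The right-hand side of
\[
b_0(a\wedge b,c\wedge d)=(a\wedge b\wedge c)\otimes d-(a\wedge b\wedge d)\otimes c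
\]
is multilinear, and it is zero if $a=b$ or $c=d$. So it defines a bilinear map $b_0:\Lambda^2V\times\Lambda^2V\to\Lambda^3V\otimes V$. The bilinear map $b_0(u,v)-b_0(v,u)$ is alternating, and by Lemma~\ref{lem:level} we may define $\psi_2(u\diamond v)=b_0(u,v)-b_0(v,u)$. It maps $D_2(U)$ into $\Lambda^3U\otimes V$. For $a,b,c\in V$ we have
\[
b_0(a\wedge b,a\wedge c)=-(a\wedge b\wedge c)\otimes a,\qquad
b_0(a\wedge c,a\wedge b)=-(a\wedge c\wedge b)\otimes a=(a\wedge b\wedge c)\otimes a,
\]
and therefore
\begin{equation}\label{eq:psi2}
\psi_2(d_2(a,b,a,c))=-2\,(a\wedge b\wedge c)\otimes a .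
\end{equation}

\emph{From level $i$ to level $i+1$.} Define a bilinear product
\[
\star:\ (\Lambda^{n_i}V\otimes E_i)\times(\Lambda^{n_i}V\otimes E_i)\to\Lambda^{n_{i+1}}V\otimes E_{i+1},\qquad
(\alpha\otimes x)\star(\alpha'\otimes y)=(\alpha\wedge\alpha')\otimes xy ,
\]
where $xy$ is the product in $S^2V$ if $i=2$, and $xy=x\wedge y$ if $i\ge3$. If $i=2$, then $n_i=3$ is odd, so $\alpha\wedge\alpha'=-\alpha'\wedge\alpha$ and $xy=yx$. If $i\ge3$, then $n_i$ is even, so $\alpha\wedge\alpha'=\alpha'\wedge\alpha$ and $xy=-yx$. In both cases $\star$ is antisymmetric, and since $\operatorname{char}k\ne2$ it is alternating. By Lemma~\ref{lem:level} we may define $\psi_{i+1}(u\diamond v)=\psi_i(u)\star\psi_i(v)$. The condition on subspaces passes from $\psi_i$ to $\psi_{i+1}$.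

For $i=l$ the degree is $3q$, so $\psi_l(D_l(U))\subseteq\Lambda^{3q}U\otimes E_l=0$ for every proper subspace $U$.

\emph{$\psi_l$ is nonzero.} Let $a_s,b_s,c_s$ $(1\le s\le q)$ be a basis of $V$. For $2\le i\le l$ and $1\le r\le q/2^{i-2}$ define elements $y_{i,r}\in D_i(V)$, $\omega_{i,r}\in\Lambda^{n_i}V$ and $\varepsilon_{i,r}\in E_i$ recursively by
\begin{align*}
y_{2,r}&=d_2(a_r,b_r,a_r,c_r), & y_{i+1,r}&=y_{i,2r-1}\diamond y_{i,2r},\\
\omega_{2,r}&=a_r\wedge b_r\wedge c_r, & \omega_{i+1,r}&=\omega_{i,2r-1}\wedge\omega_{i,2r},\\
\varepsilon_{2,r}&=a_r, & \varepsilon_{i+1,r}&=\varepsilon_{i,2r-1}\,\varepsilon_{i,2r},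
\end{align*}
with the product $E_i\times E_i\to E_{i+1}$ used in $\star$. For instance $\varepsilon_{3,1}=a_1a_2$ and $\varepsilon_{4,1}=(a_1a_2)\wedge(a_3a_4)$. From \eqref{eq:psi2} and the definition of $\psi_{i+1}$ we get by induction
\[
\psi_i(y_{i,r})=(-2)^{2^{i-2}}\,\omega_{i,r}\otimes\varepsilon_{i,r} .
\]
For $i=l$ and $r=1$ the scalar is $(-2)^q\ne0$, and $\omega_{l,1}$ is the wedge product of the whole basis of $V$. So it remains to see that $\varepsilon_{l,1}\ne0$. We claim that for each $i$ the $\varepsilon_{i,r}$, with $r$ varying, are distinct members of a basis of $E_i$. For $i=2$ they are the vectors $a_r$, and for $i=3$ they are the distinct monomials $a_{2r-1}a_{2r}$ in $S^2V$. If the claim holds for some $i\ge3$, then the $\varepsilon_{i+1,r}$ are the wedge products of disjoint pairs of distinct basis elements of $E_i$, and such products are distinct members of a basis of $\Lambda^2E_i=E_{i+1}$.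

Hence $\psi_l$ is nonzero and vanishes on proper subspaces. Proposition~\ref{prop:criterion}, with $m=3q$, gives the required finite $p$-group for $k=\mathbb F_p$ and the required torsion-free group for $k=\mathbb Q$. Neither contains an element of order $2$, and neither lies in $\mathfrak A^l$, so $3q$ cannot be replaced by $3q-1$ in (2).
\end{proof}

\begin{thebibliography}{9}

\bibitem{Higman}
Higman, 1959; quoted with the statement of the problem in \cite{Source}.

\bibitem{MacDonald}
MacDonald; result quoted with the statement of the problem in \cite{Source}.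

\bibitem{Source}
Source of the problem: a printed mathematics book.

\end{thebibliography}

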